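# Optimal traffic plans are finite graphs away from their sources and sinks

## 1. One source, two sinks, and a right angle

Suppose that moving an amount $m$ of mass along a road of length $\ell$ costs $m^\alpha\ell$, where $0<\alpha<1$. Since $(m_1+m_2)^\alpha<m_1^\alpha+m_2^\alpha$, sharing a road saves money.

Take $\alpha=\frac12$. A unit of mass sits at $p=(0,0)$, and half of it has to go to each of $b_+=(1,a)$, $b_-=(1,-a)$, where $0<a<1$. Two straight roads cost
$$2\cdot\left(\tfrac12\right)^{1/2}\sqrt{1+a^2}=\sqrt{2+2a^2}.$$
Alternatively all the mass travels together to a point $v$ and splits there. The cost is then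
$$f(v)=|v-p|+\tfrac1{\sqrt2}\big(|v-b_+|+|v-b_-|\big).$$
The function $f$ is convex. At $v=(1-a,0)$ the unit vector from $p$ is $(1,0)$, and the unit vectors from $b_\pm$ to $v$ are $(-1,\mp1)/\sqrt2$. Hence
$$\nabla f(v)=(1,0)+\tfrac1{\sqrt2}\cdot\tfrac1{\sqrt2}\big[(-1,-1)+(-1,1)\big]=0 ,$$
and $v=(1-a,0)$ is a global minimum of $f$. Its value is $(1-a)+\frac1{\sqrt2}\cdot2\sqrt2\,a=1+a$. Since $(1+a)^2=2+2a^2-(1-a)^2$, this beats the two straight roads. The two branches leave $v$ in the directions $(1,\pm1)/\sqrt2$ and meet at a right angle, whatever $a$ is. The equation $\nabla f(v)=0$ says that the outward unit directions, weighted by $m^\alpha$, add up to zero.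

Here is a second computation, now for any $\alpha\in(0,1)$. Mass $\frac12$ goes from $(0,0)$ to $(1,0)$ and mass $\frac12$ goes from $(0,\epsilon)$ to $(1,\epsilon)$. Two separate roads cost $2^{1-\alpha}$. Instead, bring the second load down to the first road, carry both together, and bring the second load up again. This costs $1+2\cdot2^{-\alpha}\epsilon$, which is smaller as soon as $\epsilon<1-2^{\alpha-1}$. So two long, nearly parallel roads with the same direction of travel, close together compared with their length, are wasteful.

With finitely many sources and sinks one expects a finite network. With infinitely many sinks there must be infinitely many road ends, and roads pile up near sinks. Can they also pile up in a region that contains neither sources nor sinks? Can a road split infinitely often in the middle of nowhere? The second computation suggests that this is wasteful. These notes turn the suggestion into a proof.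

## 2. Traffic plans, their energy, and the statement

Fix $N\ge2$ and $\alpha\in(0,1)$. Let $(\Omega,\lambda)$ be $[0,1]$ with Lebesgue measure.

**Definition (traffic plan).** A traffic plan is a measurable map $\chi:\Omega\times\mathbb R_+\to\mathbb R^N$ such that for a.e. $\omega$ the fiber $t\mapsto\chi(\omega,t)$ is 1-Lipschitz and is constant for $t\ge T(\omega)$, where $T$ is a stopping time with $\int_\Omega T\,d\lambda<\infty$. Its irrigating and irrigated measures are $\mu^+=\chi(\cdot,0)_\sharp\lambda$ and $\mu^-=\chi(\cdot,\infty)_\sharp\lambda$, with $\chi(\omega,\infty)=\lim_{t\to\infty}\chi(\omega,t)$. The set of traffic plans with these measures is $TP(\mu^+,\mu^-)$. Throughout, $\mu^\pm$ are compactly supported probability measures.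

**Definition (multiplicity, energy, optimality).** The multiplicity of $x$ is $|x|_\chi=\lambda(\{\omega:x\in\chi(\omega,\mathbb R_+)\})$, and
$$E^\alpha(\chi)=\int_\Omega\int_0^{T(\omega)}|\chi(\omega,t)|_\chi^{\alpha-1}\,|\dot\chi(\omega,t)|\,dt\,d\lambda(\omega),$$
with the conventions $0^{\alpha-1}=+\infty$ and $\infty\cdot0=0$. A plan $\chi\in TP(\mu^+,\mu^-)$ is optimal if it minimizes $E^\alpha$ over $TP(\mu^+,\mu^-)$ and $E^\alpha(\chi)<\infty$.

In the example of Section 1, let the fibers with $\omega<\frac12$ run at unit speed from $p$ through $v$ to $b_+$, and the others from $p$ through $v$ to $b_-$. Then $|x|_\chi=1$ on the stem $[p,v]$ and $|x|_\chi=\frac12$ on the branches beyond $v$. For $\alpha=\frac12$ the stem contributes $1-a$, and each branch contributes $\frac12\cdot(\frac12)^{-1/2}\cdot\sqrt2\,a=a$. The total is $1+a$, as before.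

**Definition (finite graph structure).** The plan $\chi$ has a finite graph structure in a ball $B$ if $\{y\in B:|y|_\chi>0\}$ is a finite union of line segments, that is, the fibers restricted to $B$ form a finite embedded graph. (Segments may lack some of their endpoints, since $B$ is open.)

The interior regularity question asks whether an optimal plan has a finite graph structure in every ball $B(x,r)$ whose closure is disjoint from $\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-$. The problem records two known cases, both for $\alpha>1-\frac1N$: when $\mu^+$ is finite atomic, and when $\mu^\pm$ have disjoint supports. Here no such restriction is made, and the answer is yes.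

**Theorem 1.** Let $N\ge2$, $\alpha\in(0,1)$, let $\mu^\pm$ be compactly supported probability measures, let $\chi\in TP(\mu^+,\mu^-)$ be optimal, and let $\overline B(x,r)\cap(\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-)=\emptyset$. Then $\{y\in B(x,r):|y|_\chi>0\}$ is a finite union of line segments.

**Theorem 2.** There is $L=L(N,\alpha)<\infty$, given explicitly by (8) below, such that, for $\chi$ optimal and $U=\mathbb R^N\setminus(\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-)$:

* (a) if $B(x,R)\subset U$, then $\{|y|_\chi>0\}\cap B(x,R/5)$ is a union of fewer than $L$ segments;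
* (b) if $d=\operatorname{dist}(B(x,r),\operatorname{supp}\mu^+\cup\operatorname{supp}\mu^-)>0$, then $\{|y|_\chi>0\}\cap B(x,r)$ is a union of at most $L(1+10r/d)^N$ segments;
* (c) inside $U$ the network contains no closed polygon; each branching point has degree $<L$, and the outward unit directions $n_e$ and multiplicities $m_e$ of its edges satisfy Kirchhoff's law and $\sum_em_e^\alpha n_e=0$;
* (d) for all $N\ge2$, $\alpha\in(0,1)$, the conclusion of Theorem 1 may fail if only the open ball is assumed disjoint from the supports.

Kirchhoff's law at a point means that the mass flowing in equals the mass flowing out. We write $D_\chi=\{y:|y|_\chi>0\}$, and $B_\rho$ for an open ball of radius $\rho$ whose center is clear from the context.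

## 3. Vector measures carried by curves

Fibers of a plan are awkward to cut and paste. Vector measures are easier, because they can be added and subtracted.

**Definition (current).** A current is a finite $\mathbb R^N$-valued Borel measure $V$. Its variation is $|V|$, its mass is $M(V)=|V|(\mathbb R^N)$, and $\langle V,X\rangle=\int X\cdot dV$. Its boundary is the distribution $\langle\partial V,\varphi\rangle=\langle V,\nabla\varphi\rangle$.

For a Lipschitz curve $\gamma:[0,1]\to\mathbb R^N$ put $\langle[\gamma],X\rangle=\int_0^1X(\gamma)\cdot\dot\gamma\,dt$, so that $\partial[\gamma]=\delta_{\gamma(1)}-\delta_{\gamma(0)}$. Its length is $\ell(\gamma)$, and its image is also written $\gamma$. For instance, if $\gamma$ runs along a segment and back, then $[\gamma]=0$ although $\ell(\gamma)>0$: opposite traffic cancels.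

**Definition (the class $\mathcal R$ and $M^\alpha$).** $\mathcal R$ is the set of currents $V=\theta\tau\,\mathcal H^1\llcorner\Sigma$, where $\Sigma$ is Borel and contained, up to an $\mathcal H^1$-null set, in a countable union of Lipschitz curves, $\tau$ is a unit tangent, and $\theta\ge0$ is integrable. For such $V$ put $M^\alpha(V)=\int_\Sigma\theta^\alpha\,d\mathcal H^1$, which may be infinite.

The Y-shaped network of Section 1 is the current with $\theta=1$ on the stem and $\theta=\frac12$ on the branches; its $M^{1/2}$ is $1+a$.

We use the following textbook facts. The area formula for a Lipschitz curve is $\int g(\gamma)|\dot\gamma|\,dt=\int g(x)\,\#\gamma^{-1}(x)\,d\mathcal H^1(x)$ for Borel $g\ge0$. In particular, the points $\gamma(t)$ at which $\dot\gamma(t)$ does not exist or vanishes form an $\mathcal H^1$-null set. Tangents of rectifiable sets agree up to sign at $\mathcal H^1$-a.e. point of their intersection. Consequently $\mathcal R$ is a vector space, and since $|\theta_V\tau_V+\theta_W\tau_W|\le\theta_V+\theta_W$ and $(s+t)^\alpha\le s^\alpha+t^\alpha$,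
$$M^\alpha(V+W)\le M^\alpha(V)+M^\alpha(W).$$
Also $M^\alpha(m[\gamma])\le m^\alpha\ell(\gamma)$. Indeed, the multiplicity of $[\gamma]$ is at most the counting function $n_\gamma=\#\gamma^{-1}(\cdot)$, we have $n_\gamma^\alpha\le n_\gamma$ where $n_\gamma\ge1$, and $\int n_\gamma\,d\mathcal H^1=\ell(\gamma)$. If $\gamma$ is injective then $|[\gamma]|=\mathcal H^1\llcorner\gamma$.

**Definition (acyclic).** A current $A$ is acyclic if the only $C'$ with $\partial C'=0$ and $M(A)=M(C')+M(A-C')$ is $C'=0$.

The current of a circle traversed once is not acyclic (take $C'$ equal to it). The current of an oriented segment is acyclic. In fact, equality of masses forces $C'=c\,\tau\mathcal H^1$ on the segment with $0\le c\le1$. Then $\partial C'=0$ forces $c$ to be constant, and the endpoints force $c=0$.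

**Theorem 3 (cited: Smirnov, St. Petersburg Math. J. 5 (1994); Paolini–Stepanov, J. Funct. Anal. 263 (2012)).** Let $V$ be a current with $\partial V$ a finite measure. (i) $V=C+A$ with $\partial C=0$, $M(V)=M(C)+M(A)$ and $A$ acyclic. (ii) If $A$ is acyclic, there is a finite positive Borel measure $\pi$ on injective Lipschitz arcs with $A=\int[\gamma]\,d\pi$ and $M(A)=\int\ell(\gamma)\,d\pi$, such that the laws of the starting and end points under $\pi$ are $(\partial A)^-$ and $(\partial A)^+$.

Arcs are parametrized on $[0,1]$ with constant speed. Injectivity follows from the other properties. The measures $(\partial A)^\pm$ are mutually singular, so a.e. curve starts and ends at different points and is not constant. Suppose that non-injective curves had positive measure. Select $s<t$ with $\gamma(s)=\gamma(t)$ in a Borel way: take the least $j$ for which such a pair with $t-s\ge1/j$ exists, then the lexicographically least pair. Put $C'=\int[\gamma|_{[s,t]}]\,d\pi$ over these curves. Then $\partial C'=0$, and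
$$M(A)\le M(C')+M(A-C')\le\int\ell(\gamma|_{[s,t]})\,d\pi+\int\big(\ell(\gamma)-\ell(\gamma|_{[s,t]})\big)\,d\pi=M(A),$$
where $\ell(\gamma|_{[s,t]})$ is read as $0$ for injective curves. So all are equalities, $M(C')=\int\ell(\gamma|_{[s,t]})\,d\pi>0$, and $A$ is not acyclic.

Equality of masses has consequences that we use repeatedly. In (i), $|V|\le|C|+|A|$ with equal total masses, so $|V|=|C|+|A|$. Two vectors whose lengths add up to the length of their sum are nonnegative multiples of the sum, so $C$ and $A$ have nonnegative densities along the direction of $V$. In (ii), $|A|\le\int|[\gamma]|\,d\pi\le\int\mathcal H^1\llcorner\gamma\,d\pi$ with equal total masses, so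
$$|A|=\int\mathcal H^1\llcorner\gamma\;d\pi(\gamma).\tag{1}$$
If $\Omega_1$ is a Borel set of arcs and $A_1=\int_{\Omega_1}[\gamma]\,d\pi$, then $|A_1|+|A-A_1|\le\int\mathcal H^1\llcorner\gamma\,d\pi=|A|$. By the same reasoning, $A_1$ has a density along the direction of $A$ that is nonnegative and at most that of $A$.

## 4. The current of an optimal plan

The purpose of this section is to replace an optimal $\chi$ by a current $V_\chi\in\mathcal R$ that minimizes $M^\alpha$ and whose density is the multiplicity. Let $\chi$ be optimal. Discard a null set of $\omega$, so that all fibers are 1-Lipschitz with $T(\omega)<\infty$; their images are compact.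

**Step 1: measurability.** We need Fubini's theorem in $(\omega,x)$. By compactness, $x\in\chi(\omega,\mathbb R_+)$ iff $\inf_{q\in\mathbb Q_+}|\chi(\omega,q)-x|=0$, so $\{(\omega,x):x\in\chi(\omega,\mathbb R_+)\}$ is jointly measurable. The same holds for images of subintervals. Hence $(\omega,x)\mapsto\#\{t\in[0,T(\omega)]:\chi(\omega,t)=x\}$ is measurable, being the monotone limit, over dyadic partitions into half-open intervals, of the number of pieces $I$ with $x\in\chi(\omega,I\cap[0,T(\omega)])$.

**Step 2: upper semicontinuity.** This will show that multiplicities do not drop in the limit. If $y_k\to y$ and $|y_k|_\chi\ge c$, then $\lambda(\limsup_k\{\omega:y_k\in\chi(\omega,\mathbb R_+)\})\ge c$, because $\lambda$ is finite. For such $\omega$ the compact fiber contains $y_k$ for infinitely many $k$, hence contains $y$. So $|y|_\chi\ge c$, and $|\cdot|_\chi$ is upper semicontinuous. In particular $D_\chi$ is Borel.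

**Step 3: the traffic measure and the current.** We record all movement, unsigned and signed. Put
$$\nu(Z)=\int_\Omega\int_0^{T}1_Z(\chi)|\dot\chi|\,dt\,d\lambda,\qquad\langle V_\chi,X\rangle=\int_\Omega\int_0^{T}X(\chi)\cdot\dot\chi\,dt\,d\lambda .$$
Since $\int T\,d\lambda<\infty$, $\nu$ is finite, and $|V_\chi|\le\nu$. Integrating $\nabla\varphi(\chi)\cdot\dot\chi$ in $t$ gives $\partial V_\chi=\mu^--\mu^+$. By definition $E^\alpha(\chi)=\int|x|_\chi^{\alpha-1}d\nu$, and finiteness of the energy gives $\nu(\mathbb R^N\setminus D_\chi)=0$.

**Step 4: countably many fibers carry $\nu$.** This gives rectifiability. Let $(\omega_k)$ be i.i.d. with law $\lambda$. If $x\in D_\chi$, then almost surely $x\in\bigcup_k\chi(\omega_k,\mathbb R_+)$. By Fubini we can fix a sequence such that $\Sigma=\bigcup_k\chi(\omega_k,\mathbb R_+)$ satisfies $\nu(\mathbb R^N\setminus\Sigma)=0$. The set $\Sigma$ is $\sigma$-compact and $\mathcal H^1\llcorner\Sigma$ is $\sigma$-finite. By the area formula and Tonelli,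
$$\nu=n\,\mathcal H^1\llcorner\Sigma,\qquad n(x)=\int_\Omega\#\{t\in[0,T]:\chi(\omega,t)=x\}\,d\lambda\ \ge\ |x|_\chi .$$

**Step 5: $V_\chi\in\mathcal R$.** We check that the density points along $\Sigma$. As $|V_\chi|\le\nu$, we can write $V_\chi=g\,\mathcal H^1\llcorner\Sigma$ with $|g|\le n$. Let $\tau$ be a unit tangent of $\Sigma$. For a.e. $\omega$ and a.e. $t\le T(\omega)$ with $\dot\chi\ne0$, the point $\chi(\omega,t)$ lies in $\Sigma$ and $\dot\chi$ is parallel to $\tau(\chi)$. So $\langle V_\chi,X\rangle=0$ for every bounded Borel $X$ with $X\cdot\tau=0$. Taking $X=(g-(g\cdot\tau)\tau)/(1+|g|)$ gives $g=(g\cdot\tau)\tau$. Orient $\tau$ so that $\theta:=g\cdot\tau\ge0$. Then $V_\chi=\theta\tau\,\mathcal H^1\llcorner\Sigma\in\mathcal R$ and $\theta\le n$.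

**Step 6: comparing energies.** Since $n\ge|x|_\chi$ and $\alpha<1$, we have $n^\alpha=n^{\alpha-1}n\le|x|_\chi^{\alpha-1}n$ where $n>0$. Hence
$$M^\alpha(V_\chi)=\int_\Sigma\theta^\alpha d\mathcal H^1\le\int_\Sigma n^\alpha d\mathcal H^1\le\int_\Sigma|x|_\chi^{\alpha-1}n\,d\mathcal H^1=E^\alpha(\chi).\tag{2}$$

**Lemma 4.** If $V\in\mathcal R$ and $\partial V=\mu^--\mu^+$, then $M^\alpha(V)\ge E^\alpha(\chi)$. Consequently $V_\chi$ minimizes $M^\alpha$ in $\mathcal R$ among currents with its boundary, $|V_\chi|=\nu$, and $\theta=n=|\cdot|_\chi$ holds $\mathcal H^1$-a.e. on $\{x\in\Sigma:n(x)>0\}$.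

*Proof.* We turn $V$ into a competing plan. Let $V=\theta_V\tau\mathcal H^1\llcorner\Sigma_V$ with $M^\alpha(V)<\infty$. Decompose $V=C+A$ and take $\pi$ as in Theorem 3. Then $A=a\,\tau\mathcal H^1\llcorner\Sigma_V$ with $0\le a\le\theta_V$, and (1) with Tonelli gives $a(x)=\pi\{\gamma\ni x\}$ for $\mathcal H^1$-a.e. $x\in\Sigma_V$.

Let $\Gamma$ be the space of 1-Lipschitz curves $\mathbb R_+\to\mathbb R^N$ with locally uniform convergence; it is Polish. Send each arc $\gamma$ to its arclength parametrization $t\mapsto\gamma(\min(t/\ell(\gamma),1))$. This map is Borel, because $\ell$ is lower semicontinuous. Let $\Pi$ be the sum of the image of $\pi$ and of the law of constant curves at points distributed as $\mu^+\wedge\mu^-$. Since $(\partial A)^\mp=\mu^\pm-\mu^+\wedge\mu^-$, $\Pi$ is a probability measure on $\Gamma$ with initial law $\mu^+$ and final law $\mu^-$. A Borel probability on a Polish space is the law of a Borel map defined on $[0,1]$ with Lebesgue measure. This map is a traffic plan $\chi'\in TP(\mu^+,\mu^-)$ with stopping time the length of the fiber, $\int T'\,d\lambda=M(A)<\infty$. Its traffic measure is $\nu'=|A|=a\mathcal H^1\llcorner\Sigma_V$,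 and $|x|_{\chi'}\ge\pi\{\gamma\ni x\}$. So
$$E^\alpha(\chi)\le E^\alpha(\chi')\le\int_{\Sigma_V\cap\{a>0\}}a^{\alpha-1}a\,d\mathcal H^1\le\int\theta_V^\alpha\,d\mathcal H^1=M^\alpha(V).$$
With (2), $V_\chi$ is minimizing. Taking $V=V_\chi$, all inequalities in (2) are equalities between finite integrals. So a.e. $\theta=n$ and $n^\alpha=|x|_\chi^{\alpha-1}n$, i.e. $\theta=n=|x|_\chi$ where $n>0$. Hence $|V_\chi|=\theta\,\mathcal H^1\llcorner\Sigma=\nu$. $\square$

## 5. Cutting with spheres, and perturbing a strictly concave cost

**Definition (minimizing).** $A\in\mathcal R$ is minimizing if $M^\alpha(A)<\infty$ and $M^\alpha(A)\le M^\alpha(V)$ whenever $V\in\mathcal R$ and $\partial V=\partial A$.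

The current $m[p,q]$ of a segment is minimizing. Take $V$ with the same boundary, decompose it as in the proof of Lemma 4, and let $A'$ be its acyclic part. Its density $a=\pi\{\gamma\ni x\}$ is at most the total mass $m$ of $\pi$. So $M^\alpha(V)\ge\int a^\alpha\ge m^{\alpha-1}M(A')=m^{\alpha-1}\int\ell\,d\pi\ge m^\alpha|p-q|$.

Pieces of minimizing currents are minimizing: if $A$ is minimizing and $Z$ is Borel, then $A\llcorner Z$ is minimizing. Indeed, if $\partial V=\partial(A\llcorner Z)$, then
$$M^\alpha(A)\le M^\alpha(A-A\llcorner Z)+M^\alpha(V)=M^\alpha(A)-M^\alpha(A\llcorner Z)+M^\alpha(V).$$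
The property is also invariant under similarities of $\mathbb R^N$ and under multiplication by positive constants.

**Lemma 5 (slicing).** Let $A=\theta\tau\mathcal H^1\llcorner\Sigma\in\mathcal R$ with $\partial A=0$ in $B(x_0,R)$, let $d(x)=|x-x_0|$ and $B_\rho=B(x_0,\rho)$. For a.e. $\rho<R$,
$$\partial(A\llcorner B_\rho)=\sum_{x\in\Sigma\cap\partial B_\rho}\theta(x)\,\mathrm{sgn}(\tau\cdot\nabla d)\,\delta_x,\qquad\sum_{x\in\Sigma\cap\partial B_\rho}\theta(x)<\infty.\tag{3}$$
Here $\Sigma$ may be replaced by any Borel subset carrying $|A|$.

*Proof.* The coarea formula is $\int_\Sigma g\,|\tau\cdot\nabla d|\,d\mathcal H^1=\int_0^\infty\sum_{x\in\Sigma\cap\partial B_\rho}g(x)\,d\rho$. With $g=\theta$ it shows that the sum in (3) is finite for a.e. $\rho$. It also shows that points with $\tau\cdot\nabla d=0$ are absent for a.e. $\rho$. Points of a given $\mathcal H^1$-null set $Z$ are absent for a.e. $\rho$, because $d(Z)$ is a null set.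

Let $\varphi\in C^1_c$, $G(\rho)=\sum_{\Sigma\cap\partial B_\rho}\varphi\,\theta\,\mathrm{sgn}(\tau\cdot\nabla d)$, which is integrable, and $H(\rho)=\int_{B_\rho}\nabla\varphi\cdot dA$. Let $\psi$ be smooth on $[0,R]$, constant near $0$ and vanishing near $R$. Since $\psi(d(x))=-\int_{d(x)}^R\psi'(\rho)\,d\rho$,
$$0=\langle A,\nabla(\varphi\,\psi(d))\rangle=\langle A,\psi(d)\nabla\varphi\rangle+\langle A,\varphi\,\psi'(d)\nabla d\rangle=-\int\psi'H\,d\rho+\int\psi'G\,d\rho .$$
Here $\psi'$ is an arbitrary element of $C_c^\infty(0,R)$, so $G=H$ a.e. Apply this to a countable $C^1$-dense set of $\varphi$; both sides are continuous in $\varphi$ for the $C^1$ norm. As $H(\rho)=\langle\partial(A\llcorner B_\rho),\varphi\rangle$, this is (3). $\square$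

**Lemma 6 (perturbation).** If $A$ is minimizing, $V\in\mathcal R$, $\partial V=0$ and $|V|\le C|A|$, then $V=0$.

*Proof.* Write $A=\theta\tau\mathcal H^1\llcorner\Sigma$ and $V=v\tau\mathcal H^1\llcorner\Sigma$ with $|v|\le C\theta$. For $|t|<1/C$ the function $M^\alpha(A+tV)=\int_{\{\theta>0\}}(\theta+tv)^\alpha\,d\mathcal H^1$ is finite and is minimal at $t=0$. It is strictly concave unless $v=0$ a.e. A concave function with an interior minimum is constant, so $v=0$ a.e. $\square$

**Lemma 7 (structure).** Let $A\ne0$ be minimizing, carried by the open ball $B_s$, with $\partial A$ a finite purely atomic measure on $\partial B_s$.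

(i) $A=\sum_kw_k[\gamma_k]$ (a countable sum) with $w_k>0$, $\sum_kw_k<\infty$, where $\gamma_k\subset\overline B_s$ are injective Lipschitz arcs from atoms of $(\partial A)^-$ to atoms of $(\partial A)^+$, and $|A|=\sum_kw_k\mathcal H^1\llcorner\gamma_k$, so that $\theta=\sum_kw_k1_{\gamma_k}$ a.e. The sum is finite if $\partial A$ has finitely many atoms.

(ii) For every $n$, $\gamma_1\cup\dots\cup\gamma_n$ is a finite embedded graph without cycles, whose edges are closed arcs meeting only at vertices, and $A_n:=\sum_{k\le n}w_k[\gamma_k]=\sum_em_e[e]$ with $m_e>0$ constant on each edge.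

(iii) If $\partial A$ has finitely many atoms, then $A=A_n$ for some $n$, and every edge, also after concatenation at vertices of degree $2$ that are not atoms of $\partial A$, is a straight segment.

*Proof of (i).* First, $A$ is acyclic. If $\partial C'=0$ and $M(A)=M(C')+M(A-C')$, then $|A|=|C'|+|A-C'|$. So $C'$ is parallel to $A$, lies in $\mathcal R$ and $|C'|\le|A|$, and Lemma 6 gives $C'=0$. Take $\pi$ from Theorem 3; a.e. arc runs from an atom $a$ of $(\partial A)^-$ to an atom $b$ of $(\partial A)^+$. Let $\pi_{ab}$ be the restriction of $\pi$ to the arcs from $a$ to $b$. If $\Omega_1,\Omega_2$ are sets of such arcs of positive measure, put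
$$V=\frac1{\pi(\Omega_1)}\int_{\Omega_1}[\gamma]\,d\pi-\frac1{\pi(\Omega_2)}\int_{\Omega_2}[\gamma]\,d\pi .$$
Then $\partial V=0$. By the last remark of Section 3 both integrals are nonnegative multiples of $\tau$ with density at most $\theta$. So $V\in\mathcal R$, $|V|\le C|A|$, and $V=0$ by Lemma 6. Hence, for every field $X$, $\langle[\gamma],X\rangle$ has the same mean over all sets of positive $\pi_{ab}$ measure, so it is $\pi_{ab}$-a.e. constant. Using a countable dense set of $X$, the current $[\gamma]$ is the same for $\pi_{ab}$-a.e. $\gamma$. Since $|[\gamma]|=\mathcal H^1\llcorner\gamma$, the image is the same too. This gives the sum, one term per pair $(a,b)$ with $\pi_{ab}\neq0$, with $\sum_kw_k=(\partial A)^+(\mathbb R^N)$, and (1) gives the formula for $|A|$. Every nondegenerate subarc has positive length, so $\operatorname{supp}\mathcal H^1\llcorner\gamma_k=\gamma_k$. As $|A|$ is carried by $B_s$, $\gamma_k\subset\overline B_s$.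

*Proof of (ii).* Let $a\ne b$ be points of $\gamma_k\cap\gamma_l$. Let $V$ be the current of the subarc of $\gamma_k$ traversed from $a$ to $b$ minus that of the subarc of $\gamma_l$ traversed from $a$ to $b$. Then $\partial V=0$ and $|V|\le(w_k^{-1}+w_l^{-1})|A|$, so $V=0$ and the two subarcs have the same image. Thus $\gamma_k\cap\gamma_l$ is empty, a point, or a common subarc.

Let $P$ be the finite set of all endpoints of all $\gamma_k$ and of all $\gamma_k\cap\gamma_l$, $k,l\le n$. Suppose a component of $\gamma_k\setminus P$ and one of $\gamma_l\setminus P$ meet at a point $z$. Then $z\in J=\gamma_k\cap\gamma_l$, and since both components avoid the endpoints of $J$, they lie in $J$. Both are the component of $J\setminus P$ containing $z$, so they coincide. This gives the finite graph with vertex set $P$. On a common edge the arcs have the same orientation, because $|A|=\sum w_k\mathcal H^1\llcorner\gamma_k$ excludes cancellation. So $A_n=\sum_em_e[e]$ with $m_e=\sum_{k\le n,\,e\subset\gamma_k}w_k$. A cycle in the graph would give $V=\sum\pm[e]\ne0$ with $\partial V=0$ and $|V|\le C|A|$, contradicting Lemma 6.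

*Proof of (iii).* The sum in (i) is finite, so $A=A_n$ for some $n$. At a vertex of degree $2$ that is not an atom of $\partial A$, one edge enters, one leaves, and the masses agree; so concatenated edges also carry one constant mass. For an edge or concatenated edge $e$, $\theta=m_e$ a.e. on $e$, hence $M^\alpha(A-m_e[e])=M^\alpha(A)-m_e^\alpha\mathcal H^1(e)$. Adding $m_e$ times the chord gives a competitor with cost at most $M^\alpha(A)-m_e^\alpha\mathcal H^1(e)+m_e^\alpha|\text{chord}|$. By minimality $\mathcal H^1(e)\le|\text{chord}|$, so $e$ is a straight segment. $\square$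

## 6. Finitely many atoms, and why countably many are different

Lemmas 4, 5 and 7 settle a special case. Let $\overline{B}(x_0,s)\subset U$ with $s$ as in (3). If $\partial(V_\chi\llcorner B_s)$ has finitely many atoms, then $V_\chi\llcorner B_s$ is a finite forest of segments. In general (3) only says that there are countably many atoms with finite total mass, and we must rule out infinitely many edges near the center. Three direct attempts stop at definite points. To illustrate this we need two facts about plans.

**Theorem 8 (cited: Bernot–Caselles–Morel, Traffic plans, Publ. Mat. 49 (2005)).** If $TP(\mu^+,\mu^-)$, with $\mu^\pm$ compactly supported, contains a plan of finite energy, then it contains an optimal one.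

**Lemma 9 (projection).** Let $\chi\in TP(\mu^+,\mu^-)$ be optimal, $H$ a compact convex set containing both supports, and $\pi_H$ the nearest-point projection onto $H$. Then $\pi_H\circ\chi$ is optimal in $TP(\mu^+,\mu^-)$.

*Proof.* The map $\pi_H$ is 1-Lipschitz and fixes $H$, so $\pi_H\circ\chi\in TP(\mu^+,\mu^-)$, and speeds do not increase. If a fiber of $\chi$ visits $x$, its projection visits $\pi_H(x)$, so $|\pi_H(x)|_{\pi_H\circ\chi}\ge|x|_\chi$. As $\alpha-1<0$, $E^\alpha(\pi_H\circ\chi)\le E^\alpha(\chi)$. $\square$

In particular, let $N=2$ and let $\mu^\pm$ be finite atomic with atoms on a circle and no common atom. Straight routes have finite energy, so an optimal plan with values in the convex hull $H$ of the atoms exists. As $H$ meets the circle only at the atoms, its current is carried by the open disc and Lemma 7(iii) applies to it.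

**First attempt: count edges in the given minimizer.** Section 1 suggests the following. If many edges meet $B_r(x)$ and not many more meet $B_{2r}(x)$, then two of them are long, close and parallel, and merging them saves energy. So the number of edges must grow by a large factor when the radius doubles. A covering argument then finds a ball of half the radius with more edges than the first ball, and so on indefinitely. For a finite graph this is absurd. For an infinite network the count may be $\infty$ from the start, and "$\infty$ is more than $\infty$" contradicts nothing. The argument bounds the number of edges of a network already known to be finite; it does not prove finiteness.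

**Second attempt: truncate.** The sums $A_n$ of Lemma 7(ii) are finite graphs, but they need not be minimizing. Take the Y of Section 1, with $\alpha=\frac12$. It is minimizing. The three terminals lie on a circle, so some minimizer for this boundary is a finite forest of segments, and we remove its nonterminal vertices of degree $2$. Each component has total divergence zero, so it contains the source whenever it contains a sink; every component contains leaves, and these are terminals. Hence the graph is a tree. Let it have $E$ edges; it has $E+1$ vertices. Nonterminal vertices have degree at least $3$, so $2E\ge3+3(E+1-3)$, hence $E\le3$. It is therefore a star around one nonterminal vertex, or a path whose middle vertex is a terminal. Its cost is $f(v)$ with $v$ the center of the star or the middle of the path, and $f\ge1+a$. So the Y, which costs $1+a$, is minimizing. Its truncation $A_1=\frac12[\gamma_+]$ is a bent path, and its chord is cheaper.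

**Third attempt: replace $A_n$ by a minimizer with the same boundary.** Such minimizers are finite, but nothing ties their limit to the given $A$, because the boundary does not determine the minimizer. Here is a checked example with $N=2$. Put mass $\frac12$ at the sources $a_1=(0,0)$, $a_2=(1,1)$ and at the sinks $b_1=(1,0)$, $b_2=(0,1)$. These lie on a circle. Suppose the minimizer $A$ were unique. Then it is a finite forest $G$ of segments. The reflections $\rho_1(x,y)=(y,x)$ and $\rho_2(x,y)=(1-y,1-x)$ preserve the boundary data, so they preserve $A$ and $G$. Some arc of $A$ joins $a_1$ to a sink. By $\rho_1$, which exchanges the sinks, $a_1$ is joined to both sinks; by $\rho_2$, which exchanges the sources and fixes the sinks, so is $a_2$. So all four points lie in one tree. The unique path in it from $a_1$ to $a_2$ is preserved by $\rho_1$, which fixes its ends, hence fixes it pointwise; so it is the segment $[a_1,a_2]$. Likewise $[b_1,b_2]\subset G$. All leaves of $G$ are terminals, so $G$ is exactly the union of the two diagonals, and each of the four half-diagonals carries mass $\frac12$. The cost is $4\cdot2^{-\alpha}/\sqrt2=2\sqrt2\cdot2^{-\alpha}$,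 while the two sides $[a_1,b_1]$, $[a_2,b_2]$ cost only $2\cdot2^{-\alpha}$. This is a contradiction, so there are several minimizers. Theorem 1 concerns every optimal plan, so regularity of some minimizer is not enough.

**What gets past this.** We minimize, among finite forests with boundary $\partial A_n$, the cost plus a penalty $\kappa Q(S-A)$ that attracts $S$ to the given $A$. The minimizers are finite graphs, so the counting argument applies to them, and they converge to $A$. Three points need care. The penalty must be small compared with the gain from merging, with $\kappa$ independent of $n$; this holds because $Q$ reacts only quadratically to a short closed loop. The bound on the number of edges must not depend on $n$. Finally, merging two edges of a forest may create a cycle, and it must be removable without raising the penalized cost; strict concavity of $m^\alpha$ does this.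

## 7. Forests with a quadratic penalty

Let $A$ be as in Lemma 7. By a similarity and multiplication by a constant, assume $B_s=B_1=B(0,1)$ and $\sum_kw_k\le1$. Then $\theta\le1$ and $M(A)\le M^\alpha(A)$. Put $C_0=M^\alpha(A)+1$. Fix smooth compactly supported fields $X_k$, $k\ge1$, with $|X_k|\le1$, $\mathrm{Lip}(X_k)\le1$ and span dense in $C_0(\mathbb R^N;\mathbb R^N)$, and set
$$q(V,W)=\sum_k2^{-k}\langle V,X_k\rangle\langle W,X_k\rangle,\qquad Q(V)=q(V,V)\le M(V)^2 .$$
Let $V$ be the current of a closed Lipschitz curve of length $\ell$ through $p$. Then $\langle V,X_k\rangle=\oint(X_k-X_k(p))\cdot dx$, and the curve stays within $\ell/2$ of $p$, so $|\langle V,X_k\rangle|\le\min(\ell,\ell^2/2)$. Therefore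
$$|q(W,V)|\le M(W)\min(\ell,\ell^2/2),\qquad Q(V)\le\min(\ell^2,\ell^3/2).\tag{4}$$
This is the quadratic smallness announced above.

Let $n$ be so large that $A_n\ne0$ and $M(A-A_n)\le1$; if the sum in Lemma 7(i) is finite, $A_n$ means $A$ for large $n$. The starting points of the $\gamma_k$ are atoms of $(\partial A)^-$ and the end points are atoms of $(\partial A)^+$, so nothing cancels in $\partial A_n$, and its atoms lie on $\partial B_1$.

**Definition (network).** A network $\mathcal N$ consists of a finite directed multigraph without isolated vertices; positions $P(v)\in\overline B_1$ of its vertices, not necessarily distinct; for every edge $e$ from $e^-$ to $e^+$ a Lipschitz curve $\gamma_e\subset\overline B_1$ from $P(e^-)$ to $P(e^+)$ of length $\ell_e\ge0$; and a mass $m_e>0$. For every atom $a$ of $\partial A_n$ there is exactly one terminal vertex, located at $a$, with divergence (inflow minus outflow) $\partial A_n(\{a\})$. At all other vertices the divergence is $0$. Put $S_{\mathcal N}=\sum_em_e[\gamma_e]$, so $\partial S_{\mathcal N}=\partial A_n$, and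
$$F(\mathcal N)=\sum_em_e^\alpha\ell_e+\kappa\,Q(S_{\mathcal N}-A),\qquad M^\alpha(S_{\mathcal N})\le\sum_em_e^\alpha\ell_e .\tag{5}$$

The graph is abstract because in limits edges may overlap or collapse. For example, as $a\uparrow1$ the stem of the Y shrinks to a point, and the limit is a network with an edge of length $0$.

The constants are
$$K=9^N,\quad\eta=\tfrac1{4K},\quad\varsigma=\tfrac{1-\alpha}4,\quad\varepsilon=\tfrac{(1-\alpha)\eta}{32},\quad\kappa_0=\tfrac{\alpha(1-\alpha)\eta}{10^4C_0},\qquad0\le\kappa\le\kappa_0 .\tag{6}$$
Whenever edges are deleted below, vertices that become isolated are discarded. These are never terminals, since terminals have nonzero divergence and our operations preserve divergences.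

**Definition (forest, reduced).** A forest is a network whose graph has no undirected cycle; loops and multiple edges count as cycles. It is reduced if its nonterminal vertices have degree $\ge3$. The cyclomatic number of a graph with edge set $E$, vertex set $V$ and $c$ components is $|E|-|V|+c$. It is $0$ exactly for forests, and if it is $1$ there is exactly one cycle.

The Y is a reduced forest with three terminals and three edges; joining $b_+$ to $b_-$ by an extra edge would give cyclomatic number $1$.

In a forest, $m_e$ is the absolute value of the total divergence on one side of $e$. Hence $m_e\le\sum_kw_k\le1$, and the masses are determined by the combinatorial type, that is, the directed graph with labelled terminals. Leaves are terminals, since a nonterminal leaf would violate Kirchhoff's law. At a nonterminal vertex of degree $2$ one edge enters and one leaves, with equal masses, so we can concatenate them. This leads to a reduced forest with the same $S_{\mathcal N}$ and the same $F$. If a reduced forest has $t$ terminals and $c$ components, then $2|E|\ge t+3(|V|-t)$ and $|V|=|E|+c$ give $|E|\le2t-3c\le2t$. So there are finitely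 many reduced types.

**Lemma 10.** $F$ has a minimizer $\mathcal N_n$ among forests, which may be taken reduced, and $F(\mathcal N_n)\le M^\alpha(A)+\kappa M(A-A_n)^2\le C_0$.

*Proof.* By Lemma 7(ii), $A_n$ is a forest with $F\le M^\alpha(A_n)+\kappa M(A-A_n)^2$, and $M^\alpha(A_n)\le M^\alpha(A)$ because its multiplicity is at most $\theta$. This gives the bound, as $\kappa\le1$ and $M(A-A_n)\le1$. Take a minimizing sequence of reduced forests of one fixed type. Masses are then constant and lengths are bounded. Parametrize the edges on $[0,1]$ proportionally to arclength and apply Arzelà–Ascoli: a subsequence of the curves converges uniformly. Lengths are lower semicontinuous. Each $\langle S,X_k\rangle$ converges, because $X_k(\gamma)$ converges uniformly and $\dot\gamma$ converges weakly-$*$ in $L^\infty$. These terms are bounded, so $Q$ converges. The limit is a network of the same type. $\square$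

**Lemma 11 (removing a cycle).** Let $\mathcal N$ be a network with masses $\le2$, $F(\mathcal N)\le C_0$ and cyclomatic number $\le1$. Then there is a forest $\mathcal N'$ with $F(\mathcal N')\le F(\mathcal N)$.

*Proof.* If there is no cycle, take $\mathcal N'=\mathcal N$. Otherwise let $\mathcal C$ be the cycle. The plan is to push mass around $\mathcal C$ until an edge becomes empty. Traverse $\mathcal C$; let $\sigma_e=\pm1$ be the orientation of its edges relative to the traversal, $V=\sum_{\mathcal C}\sigma_e[\gamma_e]$, $\ell=\sum_{\mathcal C}\ell_e$ and $\Delta=S_{\mathcal N}-A$. Replacing $m_e$ by $m_e(t)=m_e+t\sigma_e$ on $\mathcal C$ preserves all divergences and changes $F$ into $f(t)$ with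
$$f'(0)=\alpha\sum_{\mathcal C}\sigma_em_e^{\alpha-1}\ell_e+2\kappa\,q(\Delta,V),\qquad f''(t)=-\alpha(1-\alpha)\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e+2\kappa\,Q(V).\tag{7}$$

*The case $\ell=0$.* Then $V=0$ and $f$ is constant. Choose the direction of traversal so that some $\sigma_e=-1$, increase $t$ until some mass on the cycle is $0$, and delete the edges of mass $0$.

*The case $\ell>0$: choice of direction.* Reversing the traversal changes the sign of $f'(0)$; choose it so that $f'(0)\le0$. Then not all $\sigma_e$ equal $+1$. In fact, as masses are $\le2$, $M(S_{\mathcal N})\le\sum m_e\ell_e\le2^{1-\alpha}C_0$, so $M(\Delta)\le2^{1-\alpha}C_0+C_0\le3C_0$. If all $\sigma_e=+1$, (4) would give $f'(0)\ge\alpha2^{\alpha-1}\ell-2\kappa\cdot3C_0\ell\ge\frac\alpha2\ell-6\kappa C_0\ell>0$. Let $t_1=\min\{m_e:\sigma_e=-1\}\le2$. For $0\le t<t_1$ the masses on $\mathcal C$ are in $(0,4]$ and $f$ is $C^2$; on $[0,t_1]$ it is continuous.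

*Concavity where $f\le f(0)$.* Let $t\in[0,t_1)$ with $f(t)\le f(0)\le C_0$. Then $\sum_{\mathcal C}m_e(t)^\alpha\ell_e\le C_0$. Since $m^{2-\alpha}=m^{2-2\alpha}m^\alpha\le16m^\alpha$ for $m\le4$, Cauchy–Schwarz gives
$$Q(V)\le\ell^2\le\Big(\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e\Big)\Big(\sum_{\mathcal C}m_e(t)^{2-\alpha}\ell_e\Big)\le16C_0\sum_{\mathcal C}m_e(t)^{\alpha-2}\ell_e .$$
As $32\kappa C_0<\alpha(1-\alpha)$, (7) yields $f''(t)<0$.

*Conclusion.* From $f'(0)\le0$ and $f''(0)<0$ we get $f<f(0)$ on some $(0,\delta)$. Let $t^*\in(0,t_1]$ be maximal with $f\le f(0)$ on $[0,t^*)$. There $f''<0$, so $f'<0$ on $(0,t^*)$ and $f(t^*)<f(0)$ by continuity. If $t^*<t_1$, continuity contradicts maximality. So $t^*=t_1$ and $f(t_1)<f(0)$. At $t_1$ some edge of $\mathcal C$ has mass $0$; delete all edges of mass $0$. The only cycle is broken, and the result is a forest. $\square$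

**Lemma 12 (almost straight edges).** Every edge of a minimizer $\mathcal N_n$ has length $<8$, and every subarc of an edge with length $h$ and endpoints $p,q$ satisfies $|p-q|\ge(1-\varsigma)h$.

*Proof.* We compare a subarc with its chord. Let $m\le1$ be the mass and $c=|p-q|$. Replacing the subarc by its chord gives a forest in $\overline B_1$, by convexity. With $\Delta=S_{\mathcal N_n}-A$ we have $M(\Delta)\le2C_0$, since masses are $\le1$. The loop $V$ (chord minus arc) has length $\le2h$, so by (4) $|q(\Delta,V)|\le2C_0\cdot2h^2$ and $Q(V)\le4h^3$. By minimality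
$$0\le m^\alpha(c-h)+\kappa\big(2m\cdot2C_0\cdot2h^2+4m^2h^3\big)\le m^\alpha(c-h)+12\kappa C_0m^\alpha h^2,$$
using $mh\le m^\alpha h\le C_0$ and $m\le m^\alpha$. If $h\le8$, then $h-c\le96\kappa C_0h\le\varsigma h$. An edge of length $\ge8$ would contain a subarc of length exactly $8$, whose chord would be $\ge8(1-\varsigma)\ge6>2=\operatorname{diam}B_1$. So all edges have length $<8$, and the estimate holds for every subarc. $\square$

## 8. Doubling the radius multiplies the number of edges

Let $P_0=\lfloor(1+8/\varepsilon)^N\rfloor$. A closed ball of radius $2r$ is covered by $P_0$ sets of diameter $\le\varepsilon r$. Indeed, balls of radius $\varepsilon r/2$ around a maximal $\varepsilon r/2$-separated subset do this, and comparing volumes of the balls of radius $\varepsilon r/4$ bounds their number by $(1+8/\varepsilon)^N$. Define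
$$L=24(P_0^2+1)=L(N,\alpha).\tag{8}$$
For a minimizing reduced forest $\mathcal N_n$ let $n(x,r)$ be the number of edges $e$ such that $\gamma_e$ meets the open ball $B_r(x)$.

**Lemma 13.** If $B_{2r}(x)\subset B_1$ and $n(x,r)\ge L$, then $n(x,2r)>K\,n(x,r)$.

*Proof.* Suppose $\bar n:=n(x,r)\ge L$ and $n(x,2r)\le K\bar n$. Note that $r\le\frac12$.

**Step 1: much length in the annulus.** We show that the edges have total length at least $r\bar n/2$ inside $B_{2r}(x)$. Let $r<t<2r$ and let $E_t$ be the set of edges meeting $B_t(x)$, so $|E_t|\ge\bar n$. Form a graph $G_t$ with edge set $E_t$: keep the vertices with position in $B_t(x)$, and replace each end of an $e\in E_t$ at a vertex with position outside $B_t(x)$ by a new leaf. A cycle of $G_t$ would use only old vertices, so $G_t$ is a forest. Terminals lie on $\partial B_1$, so the old vertices are nonterminal; they have degree $\ge3$ in $\mathcal N_n$, and all their edges are in $E_t$. If $l$ is the number of new leaves, $V$ the vertex set and $c$ the number of components of $G_t$, then $2|E_t|\ge l+3(|V|-l)$ and $|V|=|E_t|+c$ give $l\ge|E_t|/2\ge\bar n/2$.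

For each edge in $E_t$ fix a point in $B_t(x)$. A new leaf at an end of $e$ yields a parameter $u$ between that end and the fixed point with $|\gamma_e(u)-x|=t$. For the two ends of one edge these parameters are on different sides of the fixed point, hence different. So $\sum_e\#\{u:|\gamma_e(u)-x|=t\}\ge\bar n/2$. Integrate over $t\in(r,2r)$ and use the area formula for the functions $u\mapsto|\gamma_e(u)-x|$, whose speed is at most $|\dot\gamma_e|$. The claim follows.

**Step 2: two long parallel edges.** We find two long edges with nearby ends. For an edge meeting $B_{2r}(x)$ let $p_e,q_e\in\overline B_{2r}(x)$ be its points at the infimum and supremum of $\{u:\gamma_e(u)\in B_{2r}(x)\}$, and let $h_e$ be the length of the subarc in between. By Lemma 12, $h_e\le4r/(1-\varsigma)\le6r$. Edges whose length inside $B_{2r}(x)$ is $<\eta r$ contribute in total at most $K\bar n\,\eta r=r\bar n/4$. The remaining ones contribute at least $r\bar n/4$, and each at most $6r$. So at least $\bar n/24\ge P_0^2+1$ edges satisfy $h_e\ge\eta r$. By the pigeonhole principle for the pairs $(p_e,q_e)$, two distinct such edges $e_1,e_2$, with masses $m_1\ge m_2$,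 satisfy $|p_1-p_2|\le\varepsilon r$ and $|q_1-q_2|\le\varepsilon r$, where we write $p_i,q_i,h_i$ for $p_{e_i},q_{e_i},h_{e_i}$. Both edges are directed from $p_i$ to $q_i$.

**Step 3: merging them.** We build a competitor. Subdivide $e_i$ at $p_i,q_i$ by new vertices; pieces of length $0$ are allowed. Delete the middle part of $e_2$, increase the mass of the middle part of $e_1$ to $m_1+m_2\le2$, and add straight edges $p_2\to p_1$ and $q_1\to q_2$ of mass $m_2$. Kirchhoff's law is preserved at all four points. The cyclomatic number is $\le1$. To see this, delete the middle of $e_2$ first: we have a forest in which $p_2,q_2$ are in different components, while $p_1,q_1$ are in the same one. So at least one of $p_2,q_2$ is not in the component of $p_1,q_1$, and adding the two new edges lowers the number of components by at least $1$.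

**Step 4: the gain.** We estimate the first part of $F$. Let $c_2=|p_2-q_2|$. By Lemma 12, $c_2\ge(1-\varsigma)\eta r\ge\frac34\eta r$. Moreover $h_2\ge c_2$ and $h_1\le|p_1-q_1|/(1-\varsigma)\le(c_2+2\varepsilon r)/(1-\varsigma)$. Since $m\mapsto(m+m_2)^\alpha-m^\alpha$ is decreasing and $2^\alpha\le1+\alpha$,
$$(m_1+m_2)^\alpha-m_1^\alpha\le(2^\alpha-1)m_2^\alpha\le\alpha m_2^\alpha .$$
Also $\alpha/(1-\varsigma)=\frac{4\alpha}{3+\alpha}\le\frac{1+\alpha}2\le1$; the first inequality is equivalent to $(1-\alpha)(3-\alpha)\ge0$. Hence the first part of $F$ changes by at most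
$$m_2^\alpha\big[2\varepsilon r-h_2+\alpha h_1\big]\le m_2^\alpha\Big[4\varepsilon r-\tfrac{1-\alpha}2c_2\Big]\le m_2^\alpha(1-\alpha)\eta r\big[\tfrac18-\tfrac38\big]=-\tfrac14(1-\alpha)\eta\,r\,m_2^\alpha .\tag{9}$$

**Step 5: the price.** We estimate the penalty. The current changes by $m_2V$, where $V$ is the current of a closed curve (to $p_1$, along $e_1$, to $q_2$, back along $e_2$) of length $\ell\le2\varepsilon r+12r\le13r\le13$. With $\Delta=S_{\mathcal N_n}-A$, $M(\Delta)\le2C_0$, $m_2\le1$, $r\le1$, $C_0\ge1$, (4) bounds the change of the penalty by
$$\kappa\big(2C_0m_2\ell^2+\tfrac12m_2^2\ell^3\big)\le\kappa\,m_2\ell^2(2C_0+6.5)\le1500\,\kappa C_0\,m_2^\alpha r\le0.15\,(1-\alpha)\eta\,r\,m_2^\alpha ,\tag{10}$$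
since $\ell^2\le169r^2\le169r$ and $169\cdot8.5\le1500$.

**Step 6: contradiction.** By (9) and (10), $F$ strictly decreases. The new network has masses $\le2$, $F\le C_0$ and cyclomatic number $\le1$. By Lemma 11 there is a forest with energy $<F(\mathcal N_n)$, contradicting minimality. $\square$

**Proposition 14.** For $0\le\kappa\le\kappa_0$ and every reduced minimizing forest, $n(0,\frac14)<L$.

*Proof.* Suppose $n(x_0,r_0)\ge L$ with $x_0=0$, $r_0=\frac14$, and put $r_j=2^{-j}r_0$. Inductively, let $n(x_j,r_j)\ge L$ with $|x_j|\le2\sum_{i<j}r_i=4r_0-4r_j=1-4r_j$. Then $|x_j|+2r_j\le1-2r_j<1$, so Lemma 13 gives $n(x_j,2r_j)>K\,n(x_j,r_j)$. Cover $B_{2r_j}(x_j)$ by at most $9^N=K$ open balls of radius $r_j/2$ centered in it (a maximal $r_j/2$-separated subset has at most $((2+\frac14)/\frac14)^N=9^N$ points). Each edge meeting $B_{2r_j}(x_j)$ meets one of them, so one of them, $B_{r_{j+1}}(x_{j+1})$, satisfies $n(x_{j+1},r_{j+1})>n(x_j,r_j)$. Moreover $|x_{j+1}|\le|x_j|+2r_j$. Thus the integers $n(x_j,r_j)$ increase to infinity, which is impossible for a finite graph. $\square$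

The number $L$ depends on neither $n$, $\kappa$ nor $C_0$.

## 9. Passage to the limit and proof of Theorem 1

**Step 1: the penalized minimizers converge to $A$.** Let $A$ be as in Section 7 and fix $\kappa=\kappa_0>0$, which does not depend on $n$. For all large $n$ let $\mathcal N_n$ be a reduced minimizer and $S_n=S_{\mathcal N_n}$. Since $\partial(S_n+A-A_n)=\partial A$, minimality of $A$ and (5) give
$$M^\alpha(A)\le M^\alpha(S_n)+M^\alpha(A-A_n)\le F(\mathcal N_n)-\kappa Q(S_n-A)+M^\alpha(A-A_n).$$
With Lemma 10,
$$\kappa\,Q(S_n-A)\le\kappa M(A-A_n)^2+M^\alpha(A-A_n)\to0.\tag{11}$$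
Here $M(A-A_n)=\sum_{k>n}w_k\mathcal H^1(\gamma_k)\to0$, and $M^\alpha(A-A_n)=\int(\sum_{k>n}w_k1_{\gamma_k})^\alpha d\mathcal H^1\to0$ by dominated convergence with majorant $\theta^\alpha$. So $\langle S_n-A,X_k\rangle\to0$ for every $k$. As $M(S_n)\le\sum m_e^\alpha\ell_e\le C_0$ and the $X_k$ span a dense set, $S_n\to A$ weakly as measures.

**Step 2: $A$ has a carrier of finite length near the center.** We pass the bound of Proposition 14 to the limit. On the open ball $B_{1/4}$ the current $S_n$ is a sum of fewer than $L$ terms $m_e[\gamma_e]$ with $m_e\in(0,1]$ and, by Lemma 12, $\ell_e\le8$. Along a subsequence the number of terms is constant, the curves converge uniformly (with constant speed parametrization on $[0,1]$), and the masses converge. So on $B_{1/4}$ we have $A=\sum_i\hat m_i[\hat\gamma_i]$ with fewer than $L$ Lipschitz curves. Hence $|A|\llcorner B_{1/4}$ is carried by a compact set $Z$, a finite union of curves of finite length.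

**Step 3: $A$ is a finite graph near the center.** Now a good sphere meets the carrier only finitely often. By the area formula for $u\mapsto|\hat\gamma_i(u)|$, $Z\cap\partial B_\rho$ is finite for a.e. $\rho<\frac14$. So by (3), used with $\Sigma\cap Z$, $\partial(A\llcorner B_\rho)$ has finitely many atoms for a.e. such $\rho$. Since $A\llcorner B_\rho$ is minimizing, Lemma 7(iii) applies (unless $A\llcorner B_\rho=0$): $A\llcorner B_\rho$ is a finite forest of straight segments with constant multiplicities.

**Step 4: back to $V_\chi$.** We transfer this to the optimal plan. Let $x_0\in U$. Choose $R$ with $B(x_0,R)\subset U$, where $\partial V_\chi=0$, and $s<R$ such that (3) holds for $V_\chi$ with $\rho=s$. By Lemma 4, $A=V_\chi\llcorner B(x_0,s)$ is minimizing. If it is not $0$, it satisfies the hypotheses of Lemma 7. Rescale it to $B_1$ and multiply it by a constant as in Section 7. Steps 1–3 give $\rho>0$ with $V_\chi\llcorner B(x_0,\rho)=\sum_em_e[e]$, a finite forest of closed nondegenerate segments in $\overline B(x_0,\rho)$ meeting only at vertices. If $A=0$, take $\rho=s$ and the empty forest. Let $G=\bigcup e$ and $B'=B(x_0,\rho)$.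

**Step 5: $D_\chi\cap B'=G\cap B'$.** So far we know $V_\chi$ only up to null sets; the theorem is about every point.

Let $y\in e\cap B'$. The measure $|V_\chi|$ has density $m_e$ on $e\cap B'$, so by Lemma 4 $|\cdot|_\chi=m_e$ holds $\mathcal H^1$-a.e. on $e\cap B'$. By upper semicontinuity $|y|_\chi\ge m_e>0$.

Conversely let $y\in B'$ with $|y|_\chi>0$. Since $\nu=|V_\chi|$, $\nu(B'\setminus G)=0$. So for a.e. $\omega$, $\chi(\omega,t)\in G$ for a.e. $t\le T(\omega)$ with $\chi(\omega,t)\in B'$ and $\dot\chi(\omega,t)\ne0$. Choose such an $\omega$ whose fiber passes through $y$ and with $\chi(\omega,0)\in\operatorname{supp}\mu^+$, so that $\chi(\omega,0)\ne y$. Let $t_0\in(0,T(\omega)]$ be the first time with $\chi(\omega,t_0)=y$. For all small $\delta>0$ the fiber is nonconstant on $[t_0-\delta,t_0]$ and stays in $B'$. So $\dot\chi\ne0$ on a set of positive measure, and the fiber has a point of $G$ within distance $\delta$ of $y$. As $G$ is closed, $y\in G$. If $G=\emptyset$, this shows that there is no such $y$.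

**Step 6: covering.** If $\overline B(x,r)\subset U$, cover $\overline B(x,r)$ by finitely many balls $B'$ as in Step 4. The intersection of a closed segment with the open convex set $B'\cap B(x,r)$ is a segment (without its ends on the boundary) or empty. So $\{y\in B(x,r):|y|_\chi>0\}$ is a finite union of segments. This proves Theorem 1. $\blacksquare$

## 10. Uniform bounds on the number of segments, and the balance at branching points

Once finiteness is known, the counting argument can be applied to the minimizer itself, with $\kappa=0$.

**Proof of Theorem 2(a).** Let $B(x,R)\subset U$. Choose $s\in(\frac45R,R)$ such that (3) holds for $V_\chi$ at $\rho=s$, with $\Sigma$ replaced by $\Sigma\cap D_\chi$; recall that $\nu(\mathbb R^N\setminus D_\chi)=0$. By Theorem 1, $D_\chi$ is a finite union of segments in $B(x,s')$ for each $s'<R$. A segment meets a sphere in at most two points, so $D_\chi\cap\partial B(x,s)$ is finite and $\partial(V_\chi\llcorner B(x,s))$ has finitely many atoms. If $V_\chi\llcorner B(x,s)=0$, then $D_\chi\cap B(x,s)=\emptyset$ by the argument of Step 5 of Section 9 with $G=\emptyset$.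

Otherwise let $A$ be the rescaled current in $B_1$ with $\sum w_k\le1$. By Lemma 7(iii), $A=A_n$ for large $n$ is a forest with straight edges, reduced after concatenation. It minimizes $F$ with $\kappa=0$ among forests, because $\sum m_e^\alpha\ell_e=M^\alpha(A)\le M^\alpha(S_{\mathcal N})\le F(\mathcal N)$ for every forest $\mathcal N$; note that $\partial S_{\mathcal N}=\partial A_n=\partial A$. Proposition 14 with $\kappa=0$ shows that fewer than $L$ edges meet $B_{1/4}$, which corresponds to $B(x,s/4)\supset B(x,R/5)$. By the argument of Step 5 with $B'=B(x,s)$, these edges form exactly the set $D_\chi$ there, and each meets $B(x,R/5)$ in a segment or not at all. $\square$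

**Proof of Theorem 2(b).** A maximal $d/5$-separated subset of $B(x,r)$ has at most $(1+10r/d)^N$ points $z$, by comparing volumes of balls of radius $d/10$. The balls $B(z,d/5)$ cover $B(x,r)$, and $B(z,d)\subset U$. Apply (a) to each $B(z,d)$ and intersect the segments with $B(x,r)$. $\square$

**Proof of Theorem 2(c).** A closed polygon in the network inside $U$ would contain a simple one; a closed walk back and forth along a tree is not a polygon. Let $V\ne0$ be the current of the simple polygon. Then $\partial V=0$. By compactness the polygon is covered by finitely many balls $B'$ as in Step 4 of Section 9, in which the network is the forest $G$ and $|V_\chi|$ has density bounded below on it. So $|V|\le C|V_\chi|$, contradicting Lemma 6.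

Let $v\in U$ be a branching point and apply the proof of (a) with center $v$. Then $v$ is a vertex of the reduced forest used there, and all edges at $v$ meet the ball of radius $\frac14$ around the center. So the degree is $<L$. Kirchhoff's law is the statement $\partial V_\chi=0$ in $U$. For short pieces $[v,x_e]$ of the edges at $v$, replace them by $[v',x_e]$ with the same masses and directions of travel. This is a competitor with $M^\alpha\le M^\alpha(V_\chi)+\sum_em_e^\alpha(|v'-x_e|-|v-x_e|)$. So $v$ minimizes $v'\mapsto\sum_em_e^\alpha|v'-x_e|$. This function is differentiable at $v$ with gradient $-\sum_em_e^\alpha n_e$, hence $\sum_em_e^\alpha n_e=0$. $\square$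

For the Y of Section 1 this last equation is the computation $\nabla f(v)=0$ that produced the right angle.

## 11. A ball that touches the supports

**Proof of Theorem 2(d).** We show that positive distance to the supports cannot be dropped. Let $B=B(0,1)$, let $p,a_1,a_2,\dots\in\partial B$ be distinct with $a_i\to p$, and let $\mu^+=\delta_p$, $\mu^-=\sum_{i\ge1}2^{-i}\delta_{a_i}$. The open ball $B$ misses both supports.

**Step 1: an optimal plan in a convex hull.** We first make sure that the optimal plan enters $B$. The plan along the segments $[p,a_i]$, which meet only at $p$, has energy $\sum_i2^{-i\alpha}|p-a_i|<\infty$, so an optimal $\chi$ exists by Theorem 8. Let $H$ be the convex hull of the compact set $\{p,a_1,a_2,\dots\}$; it is compact. By Lemma 9 we may assume that $\chi$ takes values in $H$. Points of $\partial B$ are extreme in $\overline B$, so $H\cap\partial B=\{p,a_1,a_2,\dots\}$ is countable.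

**Step 2: the network comes arbitrarily close to every $a_i$.** Fix $i$ and a typical fiber from $p$ to $a_i$, and let $t_0>0$ be the first time it reaches $a_i$. For small $\delta>0$ it is nonconstant on $[t_0-\delta,t_0]$. Its image there is a nondegenerate connected subset of $H$, hence uncountable. So even after removing the two end times it meets $B$, and the open set $\{t\in(t_0-\delta,t_0):\chi(\omega,t)\in B\}$ is nonempty. Let $I$ be a component of it. At least one end of $I$ is mapped to $\partial B$: an end inside $(t_0-\delta,t_0)$ is, and if $I$ is the whole interval, its right end is mapped to $a_i$. So the fiber is not constant on $I$, and $\dot\chi\ne0$ on a subset of $I$ of positive measure. Since $E^\alpha(\chi)<\infty$, for a.e. $\omega$ we have $|\chi(\omega,t)|_\chi>0$ for a.e. $t\le T(\omega)$ with $\dot\chi(\omega,t)\ne0$. This yields a point $y\in B$ with $|y|_\chi>0$ and $|y-a_i|\le\delta$.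

**Step 3: conclusion.** We compare with finite unions of segments. By Step 2 the closure of $\{y\in B:|y|_\chi>0\}$ contains every $a_i$, hence infinitely many points of $\partial B$. A finite union of segments contained in $B$ has closure meeting $\partial B$ in finitely many points, because a segment meets a sphere in at most two points. Hence the finite graph structure fails in $B$. $\blacksquare$
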